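# Total mean curvature of immersed real projective spaces

Throughout $n\ge 1$ and $N=2n$; $c_k$ is the volume of the unit sphere $S^k\subset\mathbb E^{k+1}$; the Laplacian is $\Delta=\operatorname{trace}\nabla^2$, so its eigenvalues on a closed manifold are written $\Delta u=-\lambda u$ with $\lambda\ge0$. Matrices carry the inner product $\langle S,T\rangle=\operatorname{tr}(S^TT)$. For a symmetric matrix $S$ we write $S(a,b)=a^TSb$; then $\langle ab^T+ba^T,S\rangle=2S(a,b)$.

## 1. Mean curvature, the functional $E$, and the Veronese embedding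

**Definition 1 (mean curvature).** Let $f\colon M\to\mathbb E^m$ be an immersion of an $N$-manifold, with induced metric $g$. The second fundamental form $h(v,w)$ is the normal part of the second derivative of $f$ in the directions $v,w$. The mean curvature vector is $\vec H=\frac1N\operatorname{trace}_g h$, and $H=|\vec H|$.

We use two forms of a textbook fact. Let $\nabla^2f$ be the Hessian of the vector-valued function $f$ with respect to the Levi-Civita connection of $g$. It is normal and equals $h$, so
$$N\vec H=\Delta_g f .\tag{1}$$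
If the Hessian is taken with another torsion-free connection $\nabla$, it changes only by terms $df(\cdot)$, which are tangential. Hence for every such $\nabla$,
$$N\vec H=\text{normal part of } g^{ij}\nabla^2_{ij}f. \tag{2}$$

*Example.* On the sphere of radius $r$ centered at $0$ in $\mathbb E^{N+1}$, $\Delta f=-\frac N{r^2}f$, so $\vec H=-f/r^2$ and $H=1/r$.

**Definition 2 (the functional).** For a closed $N$-manifold $M$ and an immersion $f\colon M\to\mathbb E^m$,
$$E(f)=\int_M H^N\,dV .$$
Replacing $f$ by $\lambda f$ with $\lambda>0$ multiplies $H$ by $\lambda^{-1}$ and $dV$ by $\lambda^N$, so $E$ does not change: it is scale invariant.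

*Example.* A round $N$-sphere of any radius has $E=c_N$.

**Definition 3 (round projective space).** $RP^N(1)$ is $S^N/\{\pm1\}$ with the metric of constant curvature $1$. Its volume is $c_N/2$.

Recall that a homogeneous harmonic polynomial of degree $k$ on $\mathbb R^d$, restricted to $S^{d-1}$, is an eigenfunction with eigenvalue $k(k+d-2)$, and that these exhaust the spectrum. Functions on $RP^N(1)$ are even functions on $S^N\subset\mathbb R^{N+1}$, so $k$ is even, and the first nonzero eigenvalue comes from $k=2$: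
$$\lambda_1(RP^N(1))=2(N+1). \tag{3}$$

*Example.* On $S^{N-1}\subset\mathbb R^N$ the coordinates $x_i$ have eigenvalue $N-1$. The functions $x_ix_j$ ($i\neq j$) and $x_i^2-\frac1N$ are restrictions of $x_ix_j$ and $x_i^2-\frac1N|x|^2$, which are harmonic, so they have eigenvalue $2N$.

**Definition 4 (Veronese embedding).** $F_0\colon RP^N\to \mathrm{Sym}(N+1)$, $F_0([x])=\frac1{\sqrt2}xx^T$ for $x\in S^N$.

The matrix $xx^T$ determines $x$ up to sign, so $F_0$ is injective. For $v\perp x$ we have $\sqrt2\,dF_0(v)=xv^T+vx^T$, of squared length $2|v|^2$. So $|dF_0(v)|^2=|v|^2$: $F_0$ is an embedding, isometric from $RP^N(1)$.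

*Example: its value of $E$.* All entries of $xx^T-\frac1{N+1}I$ have eigenvalue $2(N+1)$, so by (1) $N\vec H=-2(N+1)\frac1{\sqrt2}\big(xx^T-\frac1{N+1}I\big)$. Since $|xx^T-\frac1{N+1}I|^2=\frac N{N+1}$, we get $N^2H^2=2(N+1)^2\cdot\frac N{N+1}$, that is, $H^2=\frac{2(N+1)}N=\frac{2n+1}n$. Therefore
$$E(F_0)=\Big(\frac{2n+1}n\Big)^n\frac{c_{2n}}2=:K_n. \tag{4}$$

We can now pose the question. By a result of Chen (1979), every *isometric* immersion of $RP^{2n}(1)$ into any $\mathbb E^m$ satisfies $\int H^{2n}dV\ge K_n$. The following statement drops the word "isometric".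

**Conjecture.** For every $m$ and every immersion $f\colon RP^{2n}\to\mathbb E^m$, with $H$ and $dV$ computed from the induced metric, $E(f)\ge K_n$.

Put $I_n=\inf E(f)$, over all $m$ and all smooth immersions $f\colon RP^{2n}\to\mathbb E^m$. The question is whether $I_n\ge K_n$. We shall see that the conjecture is true for $n=1$ and false for every $n\ge2$.

## 2. The eigenvalue argument, and what replaces it

The round case has a short proof, which is the first thing to try in general. Let $f\colon M\to\mathbb E^m$ be an immersion of a closed $N$-manifold with induced metric $g$, first nonzero eigenvalue $\lambda_1$ and volume $V$. Expanding each component of $f$ in eigenfunctions gives $\int|\Delta f|^2\ge\lambda_1\int|\nabla f|^2$. Here $|\Delta f|=NH$ by (1), and $|\nabla f|^2=N$ because $f$ is isometric for $g$. So $\int H^2dV\ge\frac{\lambda_1}NV$. Hölder's inequality gives $\int H^2dV\le\big(\int H^N dV\big)^{2/N}V^{1-2/N}$, and thus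
$$E(f)\ \ge\ \Big(\frac{\lambda_1}{N}\Big)^{n}V. \tag{5}$$
For $RP^N(1)$, formula (3) turns the right side into $\big(\frac{2(N+1)}N\big)^n\frac{c_N}2=K_n$. This proves the inequality for isometric immersions of $RP^{2n}(1)$.

For a general immersion the argument stops right there: (5) is still true, but its right side depends on the induced metric, and nothing bounds $\lambda_1^nV$ below by its round value. This cannot be repaired for $n\ge2$: an immersion with $E(f)<K_n$, such as those constructed below, has by (5) a metric with $\lambda_1^nV$ smaller than the round value.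

How much room is there? In Section 7 we prove $E(f)\ge c_N$ for every closed $N$-manifold, with equality for round spheres. Compare: $K_1=\frac32c_2=6\pi$, $K_2=\frac{25}8c_4$, and $K_n=2^{n-1}(1+\frac1{2n})^nc_{2n}$ in general. The Veronese value is exponentially far from the value of a sphere. This suggests building an $RP^N$ out of a huge round sphere, at cost $c_N$, and a small piece that carries the topology. These are the results.

**Theorem 1.** For all $n\ge1$ there are smooth immersions $RP^{2n}\to\mathbb E^{n(2n+3)}$ with $E$ arbitrarily close to, or below, $c_{2n}\big[1+\frac12\big(\frac{2n-1}n\big)^n\big]$. Hence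
$$I_n\le c_{2n}\Big[1+\tfrac12\big(\tfrac{2n-1}{n}\big)^n\Big]\le K_n-(2^{n-1}-1)\,c_{2n},$$
which is $<K_n$ for every $n\ge2$.

**Theorem 2.** Let $n\ge2$. There are smooth embeddings $RP^{2n}\to\mathbb E^{n(2n+3)}$, arbitrarily $C^\infty$-close to the Veronese embedding, with $E<K_n$. Explicitly, put $k_{12}=k_{34}=1$, $k_{13}=k_{24}=-1$ (symmetric in the indices, all other $k_{ij}=0$, $1\le i,j\le N+1$). For small $\varepsilon\ne0$ the map sending $[x]$, $x\in S^N$, to the symmetric matrix with entries
$$(F_\varepsilon)_{jj}=\tfrac1{\sqrt2}\Big(x_j^2+\varepsilon\sum_i k_{ij}x_i^2\Big),\qquad (F_\varepsilon)_{ij}=\tfrac1{\sqrt2}(1-\varepsilon k_{ij})x_ix_j\quad(i\ne j)$$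
is such an embedding.

**Theorem 3.** There is a constant $C$ with $1\le I_n/c_{2n}\le1+C\sqrt n\,(3/4)^n$ for all $n$. So $I_n/c_{2n}\to1$, whereas $K_n/c_{2n}\sim\sqrt e\,2^{n-1}$.

**Theorem 4 (Li–Yau 1982).** $E(f)\ge6\pi=K_1$ for every immersion $f\colon RP^2\to\mathbb E^m$. Hence $I_1=K_1$, and the first bound of Theorem 1 is sharp for $n=1$.

Theorems 1 and 2 are independent, and each refutes the conjecture for every $n\ge2$. The exact value of $I_n$ for $n\ge2$ is not determined here.

## 3. Immersions of $RP^N$ from curves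

Removing a ball from $RP^N$ leaves a line bundle over $RP^{N-1}$, namely the pairs (line, point on it). With $x\in S^{N-1}$ and $\alpha\in\mathbb R$, the pair $(\alpha x,[x])$ depends only on the class of $(\alpha,x)\sim(-\alpha,-x)$. This is the plane $\mathbb R^N$ blown up at the origin. We realize it in Euclidean space by placing $\alpha x$ in $\mathbb R^N$ and a Veronese image of $[x]$ in an orthogonal space. Everything then reduces to a curve.

**Step 1: the building blocks.** *We normalize the Veronese map of $RP^{N-1}$.* Let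
$$\sigma=\frac{2N}{N-1},\qquad \hat w(x)=\sqrt{\sigma/2}\,\big(xx^T-\tfrac1NI\big)\in\mathrm{Sym}_0(N),\qquad x\in S^{N-1},$$
where $\mathrm{Sym}_0$ denotes traceless symmetric matrices. Then:

- $|\hat w|^2=\frac\sigma2\big(1-\frac2N+\frac1N\big)=\frac\sigma2\cdot\frac{N-1}N=1$, so $\langle\hat w,d\hat w(v)\rangle=0$.
- $d\hat w(v)=\sqrt{\sigma/2}\,(xv^T+vx^T)$ for $v\perp x$, so $|d\hat w(v)|^2=\sigma|v|^2$.
- By the example after (3), $\Delta x=-(N-1)x$ and $\Delta\hat w=-2N\hat w=-(N-1)\sigma\hat w$.

For a curve $c=(\zeta,\alpha,y)$ in $\mathbb R^3$ put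
$$F(s,x)=(\zeta(s),\alpha(s)x,y(s)\hat w(x))\in\mathbb R\oplus\mathbb R^N\oplus\mathrm{Sym}_0(N)\cong\mathbb E^{N(N+3)/2},\qquad\rho^2=\alpha^2+\sigma y^2.$$
The dimension is $1+N+\frac{N(N+1)}2-1=\frac{N(N+3)}2=n(2n+3)$.

*Example.* Write a point of $S^N$ as $(\sin\theta,\cos\theta\,x)$. The Veronese matrix $\frac1{\sqrt2}\begin{pmatrix}\sin^2\theta&\sin\theta\cos\theta\,x^T\\ \sin\theta\cos\theta\,x&\cos^2\theta\,xx^T\end{pmatrix}$ has this form. The off-diagonal blocks together give $\alpha=\sin\theta\cos\theta$; the traceless part of $\frac1{\sqrt2}\cos^2\theta\,xx^T$ gives $y=\cos^2\theta/\sqrt\sigma$; the remaining diagonal part gives $\zeta=\sqrt{\frac{N+1}{2N}}\sin^2\theta$ up to a constant and sign. Check: $\zeta'^2+y'^2=4\sin^2\theta\cos^2\theta\big(\frac{N+1}{2N}+\frac{N-1}{2N}\big)$ and $\alpha'^2=(\cos^2\theta-\sin^2\theta)^2$ add up to $1$, and $\rho^2=\sin^2\theta\cos^2\theta+\cos^4\theta=\cos^2\theta$, as it should be for the round metric $d\theta^2+\cos^2\theta\,g_{S^{N-1}}$.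

**Step 2: the mean curvature.** *We express $H$ through the curve alone.* Let $s$ be arclength of $c$. Then $|F_s|=1$, $\langle F_s,d_xF(v)\rangle=\alpha\alpha'\langle x,v\rangle+yy'\langle\hat w,d\hat w(v)\rangle=0$, and $|d_xF(v)|^2=(\alpha^2+\sigma y^2)|v|^2=\rho^2|v|^2$. The induced metric is $ds^2+\rho^2g_{S^{N-1}}$, whose Laplacian is $\partial_s^2+(N-1)\frac{\rho'}\rho\partial_s+\rho^{-2}\Delta_S$. By (1),
$$N\vec H=F_{ss}+(N-1)\tfrac{\rho'}\rho F_s-(N-1)\rho^{-2}(0,\alpha x,\sigma y\hat w).$$
For fixed $x$ the map $(a,b,d)\mapsto(a,bx,d\hat w(x))$ is a linear isometry of $\mathbb R^3$ onto its image, so we may compute the length in $\mathbb R^3$. There $(0,\alpha,\sigma y)/\rho^2=\nabla(\frac12\rho^2)/\rho^2=\nabla\log\rho$, with $\rho$ regarded as a function of $(\zeta,\alpha,y)$, and $\rho'/\rho=\langle\nabla\log\rho,c'\rangle$. So the last two terms combine to $-(N-1)$ times the part of $\nabla\log\rho$ normal to $c'$, and $c''=\vec k$ is the curvature vector, also normal. Hence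
$$NH=\big|\vec k-(N-1)(\nabla\log\rho)^\perp\big|. \tag{6}$$

**Step 3: which curves give immersions of $RP^N$.** *We need conditions at both ends of the curve.* Call a smooth curve $c\colon[0,\ell]\to\mathbb R^3$, parametrized by arclength, *admissible* if

- $\rho>0$ on $[0,\ell)$;
- at $s=0$: $\alpha=0$, and $\alpha$ extends to a smooth odd function, $\zeta$ and $y$ to smooth even functions;
- near $s=\ell$: $y=0$ and $(\zeta,\alpha)=\big(\zeta_0+r\cos\frac{\ell-s}r,\ r\sin\frac{\ell-s}r\big)$ for some $r>0$, $\zeta_0\in\mathbb R$.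

(The Veronese curve above satisfies the first two conditions but not the third, since there $y\ne0$ before the end.)

Extend an admissible $c$ to $(-\ell,\ell)$ by parity. Since $\hat w(-x)=\hat w(x)$, we have $F(-s,-x)=F(s,x)$. With $\theta=\frac{\pi s}{2\ell}$, the map $(s,x)\mapsto(\sin\theta,\cos\theta\,x)$ is a diffeomorphism of $(-\ell,\ell)\times S^{N-1}$ onto $S^N$ without the points $(\pm1,0)$, and it takes $(-s,-x)$ to the antipode. So $(-\ell,\ell)\times S^{N-1}$ modulo $(s,x)\sim(-s,-x)$ is $RP^N\setminus\{[(1,0)]\}$. On this set $F$ is well defined and smooth, and an immersion because its metric $ds^2+\rho^2g_{S^{N-1}}$ is nondegenerate, also at $s=0$.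

Near $[(1,0)]$ a smooth chart is $z=\cos\theta\,x=\sin\big(\frac{\pi(\ell-s)}{2\ell}\big)x$. In terms of $u=(\ell-s)x$ this is $z=\sin\big(\frac{\pi|u|}{2\ell}\big)\frac u{|u|}$, a local diffeomorphism at $0$, so $u$ is a smooth chart as well. In it
$$F=\Big(\zeta_0+r\cos\tfrac{|u|}r,\ r\sin\tfrac{|u|}r\,\tfrac u{|u|},\ 0\Big),$$
a smooth regular parametrization of a round cap. So $F$ is a smooth immersion $RP^N\to\mathbb E^{n(2n+3)}$. Since $dV=\rho^{N-1}ds\,dx$ and $(0,\ell)\times S^{N-1}$ is a fundamental domain up to measure zero,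
$$E(F)=c_{N-1}\int_0^\ell(\rho H)^N\,\frac{ds}\rho. \tag{7}$$
We call the right side, taken over any piece of a curve, the *cost* of the piece. It does not depend on parametrization and is scale invariant.

**Step 4: breaks in the second derivative are harmless.** *We shall want to glue curves that fit only to first order.*

**Lemma 1 (smoothing).** Suppose $c$ satisfies all conditions of admissibility except that it is only $C^1$ and piecewise smooth (smooth up to the endpoints of each piece), with finitely many breaks in $(0,\ell)$. Then the right side of (7) is a limit of values of $E$ on admissible curves.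

*Proof.* Let $\eta$ be a smooth cutoff, compactly supported in $(0,\ell)$ and equal to $1$ near the breaks; let $\varphi_\delta$ be a mollifier; put $c_\delta=c+\eta\,(c*\varphi_\delta-c)$. For small $\delta$ it is smooth: near the breaks it equals $c*\varphi_\delta$, and elsewhere $c$ is itself smooth. Since $c'$ is Lipschitz, $c_\delta\to c$ in $C^1$, $|c_\delta''|$ is bounded uniformly in $\delta$, and $c_\delta''\to c''$ locally uniformly away from the breaks. Near the ends $c_\delta=c$. Hence $c_\delta$, reparametrized by arclength, is admissible for small $\delta$ (on $\operatorname{supp}\eta$, $\rho$ is bounded below for $c$, hence for $c_\delta$; near the far end only the total length changes, not the distance to the end).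

In a general regular parameter, with $\Pi$ the projection orthogonal to $c'$, the integrand of (7) is
$$\rho^{N-1}|c'|\,N^{-N}\Big|\Pi\Big(\frac{c''}{|c'|^2}-(N-1)\nabla\log\rho\Big)\Big|^N,$$
a continuous function of $(c,c',c'')$ where $c'\ne0$ and $\rho>0$. On $\operatorname{supp}\eta$ the triples $(c_\delta,c_\delta',c_\delta'')$ stay in a compact part of this region; outside it the integrand does not change. So the integrands are uniformly bounded on $\operatorname{supp}\eta$ and converge except at the breaks, and dominated convergence gives the claim. $\square$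

**Step 5: graphs.** *Most of our curves will be graphs, so we write (6) for them.* Let $\zeta=0$ and $y=Y(\alpha)$. The unit normal in the $(\alpha,y)$-plane is $(-Y',1)/\sqrt{1+Y'^2}$. The curvature along it is $Y''/(1+Y'^2)^{3/2}$, and the component of $\nabla\log\rho=(\alpha,\sigma Y)/\rho^2$ is $(\sigma Y-\alpha Y')/(\rho^2\sqrt{1+Y'^2})$. So
$$\rho H=\left|\frac{\rho Y''}{N(1+Y'^2)^{3/2}}-\frac{N-1}N\,\frac{\sigma Y-\alpha Y'}{\rho\sqrt{1+Y'^2}}\right|. \tag{8}$$

## 4. Capping an almost flat end by a huge sphere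

A graph over $[0,\infty)$ gives an immersion of $RP^N$ minus a point. If the graph is nearly flat at infinity, scale invariance lets us close it up at no more than the cost of one round sphere.

**Lemma 2 (capping).** Let $Y>0$ on $[0,\infty)$ be $C^1$ and piecewise smooth with finitely many breaks, equal near $0$ to a smooth even function, with
$$Y=O(\alpha^{1/2}),\qquad Y'=O(\alpha^{-1/2}),\qquad Y''=O(\alpha^{-3/2})\qquad(\alpha\to\infty).$$
Let $e(Y)=c_{N-1}\int(\rho H)^N\frac{ds}\rho$ over the whole graph. Then $\inf E\le c_N+e(Y)$, the infimum being over immersions $RP^N\to\mathbb E^{N(N+3)/2}$.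

*Proof.* Let $\chi$ be smooth, $0\le\chi\le1$, $\chi=1$ on $(-\infty,1]$, $\chi=0$ on $[2,\infty)$. Constants $C$ do not depend on the parameters $A,r$ below. Let $A\ge1$ be larger than all breaks. We describe the curve from $\alpha=0$ outward.

**Step 1: keep the graph.** For $0\le\alpha\le A$ take $\zeta=0$, $y=Y$. The cost is at most $e(Y)$. Near $0$ arclength is a smooth odd function of $\alpha$, so $\alpha(s)$ is odd and $y$ even, as admissibility requires.

**Step 2: bring $y$ down to $0$.** For $A\le\alpha\le2A$ take $\zeta=0$, $y=Y(\alpha)\chi(\alpha/A)$. Each derivative of $\chi(\alpha/A)$ costs a factor $A^{-1}$, so $y=O(A^{1/2})$, $y'=O(A^{-1/2})$, $y''=O(A^{-3/2})$, and $A\le\rho\le CA$. By (8), $\rho H\le\rho|y''|+(\sigma|y|+\alpha|y'|)/\rho=O(A^{-1/2})$, while $\int ds/\rho=O(1)$. The cost is $O(A^{-N/2})$.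

**Step 3: turn from the plane onto a sphere of radius $r$.** Let $D=2A$ and $r\ge8D$. From here on $y=0$ and $\rho=\alpha$. For $D\le\alpha\le2D$ take $\zeta=Z(\alpha)$ with $Z=0$ for $\alpha\le D$ and
$$Z'(\alpha)=\big(1-\chi(\alpha/D)\big)\frac\alpha{\sqrt{r^2-\alpha^2}} .$$
Since $\alpha\le2D\le r/4$, we have $|Z'|\le CD/r$. Differentiating, $|\chi'|\frac1D\cdot\frac{CD}r$ and $\frac{r^2}{(r^2-\alpha^2)^{3/2}}$ are both at most $C/r$, so $|Z''|\le C/r$. Here $\nabla\log\rho=(0,1/\alpha,0)$, whose component along the normal $(1,-Z',0)/\sqrt{1+Z'^2}$ is at most $|Z'|/\alpha$ in absolute value. So (6) gives $NH\le|Z''|+(N-1)|Z'|/\alpha$, hence $\rho H\le\alpha|Z''|+|Z'|\le CD/r$, while $\int ds/\rho\le C$. The cost is $O((D/r)^N)$.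

**Step 4: the sphere.** At $\alpha=2D$ the slope is that of the circle $\zeta=\zeta_0-\sqrt{r^2-\alpha^2}$ for a suitable $\zeta_0$. Continue along this circle, through $\alpha=r$, to the far point $\zeta=\zeta_0+r$, $\alpha=0$. This is the end required for admissibility. The piece is part of a round $N$-sphere of radius $r$: with $\rho=r\sin\varphi$, $H=1/r$, $ds=r\,d\varphi$, its cost is at most $c_{N-1}\int_0^\pi\sin^{N-1}\varphi\,d\varphi=c_N$.

The cutoffs make the junctions at $\alpha=A,2A,4A$ smooth. The total cost is at most $e(Y)+O(A^{-N/2})+O((D/r)^N)+c_N$. Choose $A$ large, then $r$ large, and apply Lemma 1 at the breaks of $Y$, if there are any. $\square$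

## 5. The constant profile: proof of Theorem 1

The simplest profile is $Y\equiv1$: the blown-up plane with a fixed Veronese $RP^{N-1}$ at its core.

**Step 1: the cost of $Y\equiv1$.** Since $\frac{N-1}N\sigma=2$, (8) gives $\rho H=2/\rho$ with $\rho^2=\alpha^2+\sigma$. Substituting $\alpha=\sqrt\sigma\tan\varphi$,
$$e(Y)=c_{N-1}2^N\int_0^\infty(\alpha^2+\sigma)^{-\frac{N+1}2}d\alpha=c_{N-1}\Big(\frac4\sigma\Big)^{N/2}\int_0^{\pi/2}\cos^{N-1}\varphi\,d\varphi=\frac12\Big(\frac{2(N-1)}N\Big)^{N/2}c_N,$$
because $\int_0^{\pi/2}\cos^{N-1}\varphi\,d\varphi$ is half of $c_N/c_{N-1}$. The hypotheses of Lemma 2 hold, so immersions of $RP^{2n}$ into $\mathbb E^{n(2n+3)}$ exist with $E$ arbitrarily close to, or below, $c_{2n}\big[1+\frac12\big(\frac{2n-1}n\big)^n\big]$.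

**Step 2: comparison with $K_n$.** Keeping only the term $k=1$ of the binomial expansions,
$$\Big(2+\tfrac1n\Big)^n-\Big(2-\tfrac1n\Big)^n=2\sum_{k\text{ odd}}\binom nk2^{n-k}n^{-k}\ \ge\ 2\cdot n\cdot2^{n-1}\cdot\tfrac1n=2^n .$$
Therefore
$$K_n-c_{2n}\Big[1+\tfrac12\big(\tfrac{2n-1}n\big)^n\Big]\ \ge\ \tfrac{c_{2n}}2\,2^n-c_{2n}=(2^{n-1}-1)c_{2n},$$
which is positive for $n\ge2$. $\blacksquare$

Two values by hand: for $n=1$ the bound is $\frac32c_2=6\pi=K_1$, exactly the conjectured value. For $n=2$ it is $\frac{17}8c_4$, against $K_2=\frac{25}8c_4$.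

## 6. A linear deformation of the Veronese embedding: proof of Theorem 2

The immersions just built are far from $F_0$. One may ask whether $F_0$ is at least a local minimum of $E$. For $n\ge2$ it is not. We deform $F_0$ by a linear map of the matrix space, so that all entries stay quadratic in $x$, and choose the map so that the zeroth- and first-order terms cancel wherever possible. A tensor with the symmetries of a trace-free curvature tensor does this. Let $d=N+1\ge5$.

**Step 1: the tensor.** *We define the deformation and list the identities it satisfies.* For $u,v,w,z\in\mathbb R^d$ put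
$$R(u,v,w,z)=\sum_{i<j}k_{ij}(u_iv_j-u_jv_i)(w_iz_j-w_jz_i).$$
$R$ is antisymmetric in the first pair and in the last pair, and symmetric under exchange of the pairs. With $e_a$ the standard basis,
$$\sum_aR(v,e_a,w,e_a)=\sum_{i<j}k_{ij}(v_iw_i+v_jw_j)=\sum_i\Big(\sum_jk_{ij}\Big)v_iw_i=0,$$
since the row sums vanish: $k_{12}+k_{13}=k_{12}+k_{24}=k_{13}+k_{34}=k_{24}+k_{34}=0$. Let $B(v,w)$ be the matrix with
$$B(v,w)(a,b)=\tfrac12\big[R(v,a,w,b)+R(w,a,v,b)\big],\qquad B_x=B(x,x),\quad B_x(a,b)=R(x,a,x,b).$$
By the pair symmetry $B(v,w)$ is a symmetric matrix. Reading off entries, $(B_x)_{jj}=\sum_ik_{ij}x_i^2$ and $(B_x)_{ij}=-k_{ij}x_ix_j$ for $i\ne j$. So the map of the theorem is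
$$F_\varepsilon=\tfrac1{\sqrt2}(xx^T+\varepsilon B_x).$$

*Example.* The nonzero entries are $(B_x)_{11}=x_2^2-x_3^2=-(B_x)_{44}$, $(B_x)_{22}=x_1^2-x_4^2=-(B_x)_{33}$, $(B_x)_{12}=-x_1x_2$, $(B_x)_{34}=-x_3x_4$, $(B_x)_{13}=x_1x_3$, $(B_x)_{24}=x_2x_4$ and their transposes. The trace is $0$, and the first entry of $B_xx$ is $x_1(x_2^2-x_3^2)-x_1x_2^2+x_1x_3^2=0$. With only three indices ($n=1$) nothing of this kind exists: $k_{12}+k_{13}=k_{12}+k_{23}=k_{13}+k_{23}=0$ forces $k=0$.

We use:
$$B_xx=0,\qquad \operatorname{tr}B(v,w)=0,\qquad \sum_{a=1}^dB(e_a,e_a)=0; \tag{9}$$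
$$B(v,w)(x,x)=B_x(v,w),\qquad B(x,v)(x,x)=0,\qquad 2B(x,w)(x,v)=-B_x(v,w). \tag{10}$$
In (9): $R(x,a,x,x)=0$; the trace is a sum of the vanishing contractions; and $\sum_aR(e_a,u,e_a,v)=\sum_aR(u,e_a,v,e_a)=0$. In (10): by pair symmetry $B(v,w)(x,x)=R(v,x,w,x)=R(x,v,x,w)$; this with one argument equal to $x$ gives $B(x,v)(x,x)=B_x(x,v)=0$; and $2B(x,w)(x,v)=R(x,x,w,v)+R(w,x,x,v)=-R(x,w,x,v)=-B_x(w,v)$. By the last identity in (9) the entries of $B_x$ are harmonic quadratic polynomials.

**Step 2: $F_\varepsilon$ is an embedding.** $F_\varepsilon$ is the composition of $F_0$ with the linear map $S\mapsto S'$ on symmetric matrices given by $S'_{jj}=S_{jj}+\varepsilon\sum_ik_{ij}S_{ii}$, $S'_{ij}=(1-\varepsilon k_{ij})S_{ij}$. It is invertible for small $\varepsilon$, so $F_\varepsilon$ is an embedding, and $F_\varepsilon\to F_0$ in $C^\infty$. Since $\operatorname{tr}B_x=0$, the image lies in the hyperplane $\operatorname{tr}=1/\sqrt2$, of dimension $\frac{(N+1)(N+2)}2-1=n(2n+3)$.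

We now expand $E(F_\varepsilon)$ to second order. All quantities are smooth in $(x,\varepsilon)\in S^N\times[-\varepsilon_0,\varepsilon_0]$ (note $H^N=(H^2)^n$), so by compactness Taylor remainders are uniform in $x$.

**Step 3: the metric and volume.** Let $v,w\in x^\perp$, let $e_1,\dots,e_N$ now be an orthonormal basis of $x^\perp$, and use the round metric $\langle\,,\rangle$ as reference. We have $\sqrt2\,dF_\varepsilon(v)=xv^T+vx^T+2\varepsilon B(x,v)$, and by (10) $\langle xv^T+vx^T,2B(x,w)\rangle=4B(x,w)(x,v)=-2B_x(v,w)$. So the induced metric is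
$$g=\langle\cdot,\cdot\rangle-2\varepsilon B+\varepsilon^2P,\qquad P(v,w)=2\langle B(x,v),B(x,w)\rangle,$$
where $B$ means $B_x$ restricted to $x^\perp$. Put
$$b=|B_x|^2=|B|^2\ \ (\text{as }B_xx=0),\qquad p=\operatorname{tr}P=\tfrac12|\nabla B|^2,$$
where $\nabla_vB=2B(x,v)$ is the derivative of $x\mapsto B_x$ on $S^N$. Since $\operatorname{tr}B=0$ on $x^\perp$,
$$g^{-1}=I+2\varepsilon B+\varepsilon^2(4B^2-P)+O(\varepsilon^3).$$
Also $\log\det g=-\operatorname{tr}X-\frac12\operatorname{tr}X^2+O(\varepsilon^3)$ with $X=2\varepsilon B-\varepsilon^2P$, that is, $\varepsilon^2(p-2b)+O(\varepsilon^3)$, so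
$$dV=\big[1+\varepsilon^2(\tfrac p2-b)+O(\varepsilon^3)\big]dV_0 .$$

**Step 4: the contracted Hessian.** *We compute the vector whose normal part is $\sqrt2N\vec H$.* For a quadratic form $q$ on $\mathbb R^d$, differentiating $q(x\cos t+v\sin t)$ twice at $t=0$ gives $\nabla^2q(v,v)=2q(v,v)-2q(x,x)$ for unit $v$, so in general $\nabla^2q(v,w)=2q(v,w)-2\langle v,w\rangle q(x)$. Hence
$$\sqrt2\,\nabla^2F_\varepsilon(v,w)=vw^T+wv^T-2\langle v,w\rangle xx^T+\varepsilon\big(2B(v,w)-2\langle v,w\rangle B_x\big).$$
By (9), $\sum_{i=1}^NB(e_i,e_i)=-B_x$, the sum being over $x^\perp$. Put $W=\sqrt2\,g^{ij}\nabla^2_{ij}F_\varepsilon=W_0+\varepsilon W_1+\varepsilon^2W_2+O(\varepsilon^3)$. Contracting with the terms of $g^{-1}$: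
$$W_0=2(I-xx^T)-2Nxx^T=2I-2(N+1)xx^T,$$
$$W_1=4B_x+\big(-2B_x-2NB_x\big)=-2(N-1)B_x,$$
$$W_2=2(4B^2-P)-2\operatorname{tr}(4B^2-P)\,xx^T+4\sum_{i,j}B_x(e_i,e_j)B(e_i,e_j).$$
Forms on $x^\perp$ are extended by zero to matrices; $\operatorname{tr}B=0$ was used twice.

**Step 5: the tangential part is negligible.** By (2), $\sqrt2N\vec H$ is the normal part of $W$. We test $W$ against $\sqrt2\,dF_\varepsilon(v)$. The $\varepsilon^0$-term is $\langle W_0,xv^T+vx^T\rangle=2W_0(x,v)=0$. The $\varepsilon^1$-term is
$$\langle W_1,xv^T+vx^T\rangle+\langle W_0,2B(x,v)\rangle=-4(N-1)B_x(x,v)+4\operatorname{tr}B(x,v)-4(N+1)B(x,v)(x,x)=0$$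
by (9) and (10). So the tangential part of $W$ is $O(\varepsilon^2)$, its squared length is $O(\varepsilon^4)$, and $N^2H^2=\frac12|W|^2+O(\varepsilon^4)$.

**Step 6: the norm of $W$.** The eigenvalues of $W_0$ are $-2N$ (on $x$) and $2$ ($N$ times), so:

- $|W_0|^2=4N^2+4N=4N(N+1)$.
- $\langle W_0,W_1\rangle=0$, since $\operatorname{tr}B_x=0$ and $B_x(x,x)=0$.
- $|W_1|^2=4(N-1)^2b$.
- $\langle I,W_2\rangle=2\operatorname{tr}(4B^2-P)-2\operatorname{tr}(4B^2-P)+0=0$.
- $\langle xx^T,W_2\rangle=-2(4b-p)+4\sum_{i,j}B_x(e_i,e_j)^2=-4b+2p$, by (10).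

Thus $2\langle W_0,W_2\rangle=-4(N+1)(-4b+2p)=8(N+1)(2b-p)$. With $H_0^2=\frac{2(N+1)}N$,
$$H^2=H_0^2\Big[1+\varepsilon^2\Big(\tfrac{(N-1)^2}{N(N+1)}b+\tfrac2N(2b-p)\Big)+O(\varepsilon^3)\Big].$$
Raising to the power $N/2$ and multiplying by $dV$,
$$H^N\,dV=H_0^N\Big[1+\varepsilon^2\Big(\tfrac{(N-1)^2}{2(N+1)}b+b-\tfrac p2\Big)+O(\varepsilon^3)\Big]dV_0 .$$

**Step 7: integration.** The entries of $B_x$ are eigenfunctions on $S^N$ with eigenvalue $2(N+1)$, so $\int p=\frac12\int|\nabla B|^2=(N+1)\int b$. The coefficient of $\int b$ becomes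
$$\frac{(N-1)^2}{2(N+1)}+1-\frac{N+1}2=\frac{(N-1)^2+2(N+1)-(N+1)^2}{2(N+1)}=-\frac{N-1}{N+1}.$$
Since $H_0^N\frac{c_N}2=K_n$ by (4),
$$E(F_\varepsilon)=K_n-\varepsilon^2\,\frac{N-1}{N+1}\,H_0^N\int_{RP^N}b\,dV_0+O(\varepsilon^3).$$
Finally $b\ge0$ is continuous and not identically zero, because $(B_{e_1})_{22}=k_{12}=1$. So $E(F_\varepsilon)<K_n$ for all small $\varepsilon\ne0$. $\blacksquare$

## 7. Chen's lower bound and a bent profile: proof of Theorem 3

**Step 1: $E(f)\ge c_N$ for every closed $N$-manifold** (Chen, *Math. Ann.* 194 (1971)). *The idea is to look only at points where a height function is maximal.* Let $f\colon M\to\mathbb E^m$ be an immersion; enlarging the target, take $m\ge N+2$. The unit normal bundle consists of pairs $(p,\xi)$ and has dimension $m-1$; give it the measure $d\xi\,dV$. Consider $\nu(p,\xi)=\xi\in S^{m-1}$. In fibre directions $d\nu$ is the identity. Along the parallel normal transport of $\xi$ in direction $v$ it is $-df(A_\xi v)$, where $\langle A_\xi v,w\rangle=\langle h(v,w),\xi\rangle$.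 Hence $\nu$ has Jacobian $|\det A_\xi|$.

Let $U$ be the closed set of $(p,\xi)$ such that $\langle f,\xi\rangle$ attains its maximum over $M$ at $p$. Each $\xi\in S^{m-1}$ has such a $p$, and $\xi$ is normal there; so $\nu(U)=S^{m-1}$. On $U$ the Hessian of $\langle f,\xi\rangle$ at $p$, which is $A_\xi$, is $\le0$. So $\langle\vec H,\xi\rangle=\frac1N\operatorname{tr}A_\xi\le0$, and the arithmetic–geometric mean inequality gives $|\det A_\xi|\le|\langle\vec H,\xi\rangle|^N$. Hence
$$c_{m-1}\le\int_U|\det A_\xi|\,d\xi\,dV\le\int_M\int_{\{\langle\vec H,\xi\rangle\le0\}}|\langle\vec H,\xi\rangle|^N\,d\xi\,dV=a\int_MH^N\,dV,$$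
where $a$ depends only on $N$ and $m$: the inner integral over the unit sphere of an $(m-N)$-dimensional space is $H^N$ times a constant, by rotation invariance.

For the unit sphere $S^N\subset\mathbb E^{N+1}\subset\mathbb E^m$ we have $\vec H=-p$ and $A_\xi=-\langle\xi,p\rangle I$. A unit normal at $p$ is $\xi=\xi_1p+\xi_2$ with $\xi_2\perp\mathbb E^{N+1}$, and $\langle q,\xi\rangle=\xi_1\langle q,p\rangle$ is maximal at $q=p$ iff $\xi_1\ge0$. So $U=\{\langle\xi,p\rangle\ge0\}=\{\langle\vec H,\xi\rangle\le0\}$, and $|\det A_\xi|=|\langle\vec H,\xi\rangle|^N$. The map $U\to S^{m-1}$ is injective almost everywhere, because the component of $\xi$ in $\mathbb E^{N+1}$, if nonzero, determines $p$. Equality holds throughout: $c_{m-1}=a\,c_N$. Thus $\int_MH^N\,dV\ge c_N$, which gives $I_n/c_{2n}\ge1$.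

**Step 2: why one bend is needed.** *For the upper bound we want $\rho H$ below a constant less than $1$, so that its $N$-th power decays.* With $Y\equiv1$ we have $\rho H=2/\sqrt\sigma$ at $\alpha=0$, which tends to $\sqrt2$. Other smooth profiles have the same trouble: an even profile has $Y'(0)=0$, and (8) at $\alpha=0$ reads
$$\rho H=\Big|\frac{\sqrt\sigma\,YY''}N-\frac{N-1}N\sqrt\sigma\Big| .$$
If $Y(0)Y''(0)$ stays bounded as $N\to\infty$, this tends to $\sqrt2>1$. So $Y''$ must be of order $N$ at the core: the profile must bend upward within a layer of width about $1/N$. Inside that layer we can even ask for $H=0$. At the end of the layer, with slope $Y'$ and bounded second derivative, the second term of (8) is about $\sqrt2/\sqrt{1+Y'^2}$, which is below $1$ as soon as the slope exceeds $1$. We use slope $\sqrt3$.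

Since $I_n/c_{2n}$ is finite for each $n$ by Theorem 1, it suffices to treat large $N$. Constants $C$ are now independent of $N$. Note $\sigma-2=\frac2{N-1}$.

**Step 3: the corner.** *We solve $H=0$ until the slope reaches $\sqrt3$.* By (8), $H=0$ means
$$\frac{y''}{1+y'^2}=(N-1)\,q,\qquad q=\frac{\sigma y-\alpha y'}{\alpha^2+\sigma y^2}.$$
Take $y(0)=1$, $y'(0)=0$. The equation is smooth where $y>0$ and invariant under $\alpha\mapsto-\alpha$, so by uniqueness the solution is smooth and even. Let $T\le\frac3{N-1}$ be the supremum of the $t\le\frac3{N-1}$ for which the solution exists on $[0,t]$ with $|y'|<\sqrt3$ there. On $[0,T)$ we have $|y-1|\le\sqrt3\,\alpha\le\frac{3\sqrt3}{N-1}$ and $|\alpha y'|\le\frac{3\sqrt3}{N-1}$. So the numerator and denominator of $q$ are $2+O(1/N)$, and $q\ge\frac34$ on $[0,T)$ for $N$ large. There $y''>0$, so $y'\ge0$, and integrating $(\arctan y')'=(N-1)q$ gives $\arctan y'\ge\frac34(N-1)\alpha$.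

If $T=\frac3{N-1}$, letting $\alpha\to T$ would give $\frac\pi3\ge\frac94$, which is false. So $T<\frac3{N-1}$. On $[0,T)$ the pair $(y,y')$ stays bounded with $y$ near $1$, so the solution extends past $T$, and by maximality of $T$ we get $y'(T)=\sqrt3$. Put $\alpha_*=T$, $y_*=y(T)$. Then
$$0<\alpha_*\le\frac CN,\qquad0\le y_*-1\le\frac CN,$$
and the corner costs nothing.

**Step 4: the outer part.** *We continue along a parabola.* For $\alpha=\alpha_*+\tau$, $\tau\ge0$, take $y=y_*-1+G(\tau)$ with $G(\tau)=\sqrt{1+2\sqrt3\,\tau}$. Then $G(0)=1$, $G'=\sqrt3/G$, $G'(0)=\sqrt3$, so the junction is $C^1$; and $G''=-3G^{-3}$. Consider the limiting expression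
$$Q(\tau)=\frac{2G-\tau G'}{\sqrt{\tau^2+2G^2}\,\sqrt{1+G'^2}} .$$
With $t=\sqrt3\,\tau$: $G^2=1+2t$, $\tau G'=t/G$, $2G-\tau G'=(2+3t)/G>0$, $1+G'^2=(4+2t)/G^2$. So
$$Q^2=\frac{(2+3t)^2}{(2+4t+\frac{t^2}3)(4+2t)},$$
and $Q^2\le\frac34$ because
$$\tfrac34\big(2+4t+\tfrac{t^2}3\big)(4+2t)-(2+3t)^2=\big(6+15t+7t^2+\tfrac12t^3\big)-\big(4+12t+9t^2\big)=2+\tfrac t2\big((t-2)^2+2\big)>0 .$$

**Step 5: bounds for $\rho H$ on the outer part.** We need one bound below $1$ up to $O(1/N)$ and one that decays in $\tau$. Start with (8).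

*First term.* $\rho\le C(1+\tau)$ and $|G''|=3G^{-3}\le3(1+\tau)^{-3/2}$, so it is at most $\frac CN(1+\tau)^{-1/2}$.

*Second term.* Since $y=G+(y_*-1)$ and $\alpha=\tau+\alpha_*$,
$$\sigma y-\alpha G'=(2G-\tau G')+(\sigma-2)G+\sigma(y_*-1)-\alpha_*G' .$$
As $0<G'\le\sqrt3$, this gives $|\sigma y-\alpha G'|\le(2G-\tau G')+\frac CN(1+G)$. Since $\alpha\ge\tau$, $\sigma>2$ and $y\ge G\ge1$, we have $\rho^2\ge\tau^2+2G^2$; in particular $\rho\ge\sqrt2\,G\ge\frac{1+G}{\sqrt2}$. So the second term is at most $Q+\frac CN\le\frac{\sqrt3}2+\frac CN$. It is also at most $C(1+\tau)^{-1/2}$, since $|\sigma y-\alpha G'|\le C(1+\tau)^{1/2}$ and $\rho^2\ge\tau^2+2$ gives $\rho\ge C^{-1}(1+\tau)$. Altogether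
$$\rho H\le\tfrac{\sqrt3}2+\tfrac CN,\qquad\rho H\le C(1+\tau)^{-1/2}.$$

**Step 6: the total.** Use the first bound for $N-1$ of the factors $\rho H$ and the second for the last one. With $ds=\sqrt{1+G'^2}\,d\tau\le2\,d\tau$ and $\rho^{-1}\le C(1+\tau)^{-1}$, the cost $e$ of the whole graph satisfies
$$e\le c_{N-1}\Big(\tfrac{\sqrt3}2+\tfrac CN\Big)^{N-1}\int_0^\infty\frac{C\,d\tau}{(1+\tau)^{3/2}}\le C\,c_{N-1}\Big(\tfrac{\sqrt3}2\Big)^N,$$
because $(1+\frac CN)^{N-1}$ is bounded. Moreover $c_N/c_{N-1}=\int_{-\pi/2}^{\pi/2}\cos^{N-1}u\,du$, and for $|u|\le N^{-1/2}$ we have $\cos^{N-1}u\ge\big(1-\frac1{2N}\big)^{N-1}\ge1-\frac{N-1}{2N}\ge\frac12$. So $c_N/c_{N-1}\ge N^{-1/2}$, and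
$$e\le C\sqrt N\,c_N\Big(\frac34\Big)^{N/2}.$$
The graph is $C^1$ with one break, even near $0$, positive, and has the growth required in Lemma 2. So $I_n\le c_{2n}\big(1+C\sqrt n\,(3/4)^n\big)$ for large $n$, and for all $n$ after enlarging $C$.

Finally $K_n/c_{2n}=2^{n-1}\big(1+\frac1{2n}\big)^n\sim\sqrt e\,2^{n-1}$. $\blacksquare$

## 8. Surfaces, where conformal invariance saves the bound: proof of Theorem 4

For $n=1$ the eigenvalue argument of Section 2 can be rescued: up to a diffeomorphism every metric on $RP^2$ is conformal to the round one, and the functional has a conformally invariant version. The proof is that of P. Li and S.-T. Yau, *Invent. Math.* 69 (1982).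

**Step 1: balancing.** *We move the center of mass of a map into the sphere to the origin.* Hersch's theorem says: for a finite atomless measure $\mu\ne0$ on $S^m$ there is a conformal diffeomorphism $\phi$ of $S^m$ with $\int\phi\,d\mu=0\in\mathbb E^{m+1}$. Here is the argument. For $|a|<1$ put
$$\phi_a(x)=a+\frac{1-|a|^2}{|x+a|^2}(x+a),\qquad x\in S^m .$$
With $t=\langle a,x\rangle$ and $k=|a|^2$, $|x+a|^2|\phi_a(x)|^2=k(1+2t+k)+2(1-k)(t+k)+(1-k)^2=1+2t+k=|x+a|^2$. So $\phi_a$ maps $S^m$ to itself. It is a composition of translations, a dilation and an inversion centered off $S^m$; hence it is an injective conformal local diffeomorphism of the compact connected $S^m$, and so a conformal diffeomorphism of it. Let $\Phi(a)=\mu(S^m)^{-1}\int\phi_a\,d\mu$, a continuous map of the open ball into the closed ball. If $a\to a_0$ with $|a_0|=1$, then $\phi_a\to a_0$ uniformly on $\{|x+a_0|\ge\delta\}$ for each $\delta>0$. The measure of $\{|x+a_0|<\delta\}$ tends to $\mu(\{-a_0\})=0$ as $\delta\to0$. So $\Phi(a)\to a_0$,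 and $\Phi$ extends continuously to the closed ball as the identity on the boundary. If $0$ were not a value, $\Phi/|\Phi|$ would be a retraction of the ball onto its boundary, which does not exist. So $\Phi(a)=0$ for some $a$, and $|a|<1$.

**Step 2: an area bound.** Let $f\colon RP^2\to\mathbb E^m$ be an immersion. By uniformization, after composing $f$ with a diffeomorphism of $RP^2$, which does not change $E$, the induced metric is conformal to the metric $g_0$ of curvature $1$. It has area $2\pi$ and $\lambda_1=6$ by (3). Compose $f$ with inverse stereographic projection $\mathbb E^m\to S^m$. An immersion of a compact manifold has finite point preimages, so the push-forward of $dV_{g_0}$ to $S^m$ has no atoms. Step 1 yields a conformal immersion $\psi\colon(RP^2,g_0)\to S^m\subset\mathbb E^{m+1}$ with $\int\psi\,dV_{g_0}=0$. Since each component of $\psi$ has mean zero and $|\psi|=1$,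
$$12\pi=\lambda_1\int|\psi|^2\,dV_{g_0}\le\int|\nabla\psi|^2\,dV_{g_0}=2\operatorname{Area}(\psi).$$
The last equality holds because $\psi$ is conformal: if it pulls the metric back to $e^{2u}g_0$, then $|\nabla\psi|^2=2e^{2u}$. So $\operatorname{Area}(\psi)\ge6\pi$.

**Step 3: conformal invariance.** *We compare $\int H^2$ for $f$ with the area of $\psi$.* For a closed surface immersed in a Riemannian manifold let $\bar K$ be the ambient sectional curvature of its tangent plane and $\mathring h=h-g\vec H$ the traceless part of $h$. We claim that $\int(|\vec H|^2+\bar K)\,dA$ does not change if the ambient metric is changed conformally. In an orthonormal frame the Gauss equation is $K=\bar K+\langle h_{11},h_{22}\rangle-|h_{12}|^2$, and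
$$|\vec H|^2-\tfrac12|\mathring h|^2=\tfrac14|h_{11}+h_{22}|^2-\tfrac14|h_{11}-h_{22}|^2-|h_{12}|^2=\langle h_{11},h_{22}\rangle-|h_{12}|^2 .$$
So $|\vec H|^2+\bar K=K+\frac12|\mathring h|^2$, and by Gauss–Bonnet
$$\int(|\vec H|^2+\bar K)\,dA=2\pi\chi+\tfrac12\int|\mathring h|^2\,dA .$$
If the ambient metric is multiplied by $e^{2u}$, the ambient connection changes by $X(u)Y+Y(u)X-\langle X,Y\rangle\operatorname{grad}u$, so $h(X,Y)$ changes by $-\langle X,Y\rangle(\operatorname{grad}u)^\perp$ and $\mathring h$ does not change as a bilinear form. Its squared norm is multiplied by $e^{2u}e^{-4u}$ and $dA$ by $e^{2u}$, so $|\mathring h|^2dA$ is invariant. This proves the claim.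

The map from $\mathbb E^m$ to $S^m$ used to form $\psi$ (inverse stereographic projection followed by a conformal diffeomorphism) is a conformal diffeomorphism onto $S^m$ minus a point. It therefore carries the flat metric to one conformal to the round metric. For $f$ we have $\bar K=0$, and for $\psi$ we have $\bar K=1$. Hence
$$\int H^2\,dA=\int(1+|\vec H_{S^m}|^2)\,dA_\psi\ge\operatorname{Area}(\psi)\ge6\pi=K_1 .$$
Theorem 1 for $n=1$ gives $I_1\le\frac32c_2=6\pi$, so $I_1=6\pi=K_1$. $\blacksquare$
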